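\title{The Darling--Kac condition and domains of attraction of stable laws}

\begin{abstract}
Let $S_n$ be a random walk on the line with mean-zero steps and let $1<\alpha\le2$. If the step law is in the domain of attraction of a stable law of index $\alpha$, then the expected time spent in a bounded set up to time $n$ is regularly varying of index $1-1/\alpha$; this is the Darling--Kac condition, which is equivalent to a Mittag-Leffler limit for the occupation time. We show that the converse fails for every $\alpha\in(1,2)$ and holds for $\alpha=2$. We also characterize the Darling--Kac condition through the characteristic function, construct counterexamples with constant slowly varying factor and non-stable partial limits, and show that the converse survives when the tails are asymptotically symmetric or one-sided.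
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $X,X_1,X_2,\dots$ be independent random variables with a common non-degenerate law $F$ of mean zero. Put $S_0=0$ and $S_n=X_1+\dots+X_n$, so that $S_n$ has law $F^{n*}$, the $n$th convolution power of $F$. The walk $S_n$ is recurrent. In the \emph{lattice case} $F$ is supported by the integers and has maximal span $1$; otherwise we are in the \emph{non-lattice case}. Our own arguments use only that the group generated by the support of $F$ is $\mathbb Z$ in the first case and is dense in $\mathbb R$ in the second. Throughout,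
\[
\alpha\in(1,2],\qquad \beta=1-\frac1\alpha\in\Big(0,\frac12\Big].
\]

A non-degenerate law $G$ is \emph{stable} if for each $n$ the sum of $n$ independent variables with law $G$ has, after an affine change $x\mapsto (x-a_n)/b_n$ with $b_n>0$, the law $G$ again. Its characteristic function then satisfies $|\hat G(s)|=\exp(-C|s|^{\alpha'})$ with $C>0$ and $\alpha'\in(0,2]$; the number $\alpha'$ is the \emph{index}, and the stable laws of index $2$ are the normal laws. We say that $F$ is in the \emph{domain of attraction} of a stable law $F_\alpha$ of index $\alpha$ if there are constants $B_n>0$ with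
\begin{equation}\label{eq:clt}
S_n/B_n\Rightarrow F_\alpha ,
\end{equation}
where $\Rightarrow$ is convergence in distribution. This is the central limit theorem for $S_n$.

An \emph{admissible set} $I$ is a bounded interval of positive length in the non-lattice case and a non-empty finite set of integers in the lattice case; $|I|$ is its length or its cardinality. The occupation time of $I$ is $N_n(I)=\#\{0\le k\le n:S_k\in I\}$. The \emph{Darling--Kac condition} of index $\alpha$ for $I$ asks that its mean be regularly varying: for some function $L$ slowly varying at infinity (positive, measurable, and $L(xy)/L(y)\to1$ as $y\to\infty$ for each $x>0$),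
\begin{equation}\label{eq:DK}
\sum_{k=0}^nF^{k*}(I)\sim|I|\,n^{\beta}L(n)\qquad(n\to\infty).
\end{equation}
Let $Z_\beta$ have the Mittag-Leffler law $M_\beta$, that is, $Ee^{-sZ_\beta}=\sum_{n\ge0}(-s)^n/\Gamma(1+n\beta)$. The central limit theorem for $N_n(I)$ is the statement that, for some constants $C_n>0$ and $c>0$,
\begin{equation}\label{eq:ML}
N_n(I)/C_n\Rightarrow cZ_\beta .
\end{equation}
The following three facts are known.
\begin{itemize}
\item[(i)] (Darling and Kac) If \eqref{eq:DK} holds for $I$, then \eqref{eq:ML} holds with $C_n=|I|n^\beta L(n)$. Conversely, \eqref{eq:ML} implies \eqref{eq:DK} for $I$.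
\item[(ii)] If $F$ is in the domain of attraction of a stable law of index $\alpha$, then \eqref{eq:DK} holds for every admissible $I$, with $L$ not depending on $I$.
\item[(iii)] (Kesten) If $F$ is symmetric, then \eqref{eq:DK} holds for an admissible $I$ if and only if $F$ is in the domain of attraction of a stable law of index $\alpha$.
\end{itemize}
Thus the central limit theorem for $S_n$ implies the one for $N_n(I)$. Kesten, and Bretagnolle and Dacunha-Castelle, raised the question whether the converse holds; (iii) answers it for symmetric $F$ and leaves the general case open.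

\medskip\noindent
\textbf{Question.} \emph{Suppose that \eqref{eq:DK}, equivalently \eqref{eq:ML}, holds for one admissible set $I$. Must $F$ be in the domain of attraction of a stable law of index $\alpha$?}
\medskip

A heuristic, not used later, explains (ii) and suggests what to expect. Under \eqref{eq:clt} the variable $S_k$ is spread over a range of order $B_k$, roughly $k^{1/\alpha}$, so $P(S_k\in I)$ should be close to $|I|\,p(0)/B_k$, where $p$ is the density of $F_\alpha$; summing over $k\le n$ gives the order $n^{1-1/\alpha}$. The occupation time therefore records one number at each time scale, namely $p(0)/B_k$. A symmetric stable law of given index has one parameter, its scale, and so has a centered normal law. A mean-zero stable law of index $\alpha<2$ has two, scale and skewness, and one number per scale should not be able to control both. This count predicts the answer.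

\begin{theorem}\label{thm:no}
For every $\alpha\in(1,2)$ there is a mean-zero law $F$, lattice and also non-lattice, for which \eqref{eq:DK}, hence \eqref{eq:ML}, holds for every admissible $I$, but for which $(S_n-A_n)/B_n$ converges to a non-degenerate law for no constants $A_n\in\mathbb R$, $B_n>0$. In particular $F$ is not in the domain of attraction of any stable law.
\end{theorem}

\begin{theorem}\label{thm:yes}
If \eqref{eq:DK} holds with $\alpha=2$ for some admissible $I$, then $F$ is in the domain of attraction of the normal law. Hence, by \textup{(ii)}, conditions \eqref{eq:clt} and \eqref{eq:DK} are equivalent for $\alpha=2$.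
\end{theorem}

Section~\ref{sec:W} turns \eqref{eq:DK} into a statement about one integral $W(\theta)$ of the characteristic function. Section~\ref{sec:drift} computes this integral for stable laws, which makes the parameter count exact, and proves Theorem~\ref{thm:no}. Theorem~\ref{thm:yes} needs more, because \eqref{eq:DK} gives no direct control of the characteristic function: Section~\ref{sec:size} obtains such control from a sumset inequality, and Section~\ref{sec:limits} passes to scaling limits, characterizes \eqref{eq:DK} (Theorem~\ref{thm:char}) and treats $\alpha=2$. Section~\ref{sec:periodic} gives a stronger counterexample (Theorem~\ref{thm:periodic}), and Section~\ref{sec:balance} gives cases with $\alpha<2$ in which the converse does hold (Corollary~\ref{cor:balance}).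

\section{Reduction to the characteristic function}\label{sec:W}

\subsection{Notation and standard facts}

Let $\varphi(t)=Ee^{itX}$ and
\[
\psi=1-\varphi=a+ib,\qquad a=\operatorname{Re}\psi\ge0,\qquad q=|\psi| .
\]
If $\varphi(t)=1$, then $tx\in2\pi\mathbb Z$ for all $x$ in the group generated by the support of $F$. Hence $a$ and $q$ are continuous, even, and positive on $0<|t|\le1$. For $A\subset\mathbb R$ we write $|A|$ for Lebesgue measure; $c,C$ are positive constants that may change from line to line. For $\theta>0$ and complex $w$ with $\operatorname{Re}w\ge0$ we have $|\theta+w|^2=\theta^2+2\theta\operatorname{Re}w+|w|^2$, and therefore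
\begin{equation}\label{eq:basic}
\theta^2+|w|^2\le|\theta+w|^2\le(\theta+|w|)^2,\qquad \operatorname{Re}\frac1{\theta+w}=\frac{\theta+\operatorname{Re}w}{|\theta+w|^2}\ge\frac{\theta}{(\theta+|w|)^2},
\end{equation}
\begin{equation}\label{eq:compare}
\operatorname{Re}\frac1{\theta+w}\le\frac1{|\theta+w|}\le\frac1{\theta+\operatorname{Re}w},\quad\text{with }\operatorname{Re}\frac1{\theta+w}=\frac1{\theta+\operatorname{Re}w}\text{ only if }\operatorname{Im}w=0 .
\end{equation}
Put
\[
h(y)=1-e^{iy}+iy,\qquad |h(y)|\le\min(y^2/2,\,2|y|),\qquad h(-y)=\overline{h(y)} .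
\]
Its real part is $1-\cos y$ and its imaginary part is $y-\sin y$. Since $EX=0$, we have $\psi(t)=Eh(tX)$.

A positive measurable function $\chi$ on an interval $(0,t_1)$ is in $\mathrm{RV}_\gamma$ if $\chi(\tau s)/\chi(\tau)\to s^\gamma$ as $\tau\downarrow0$ for each $s>0$. We use four facts from \cite{BGT}; the first three are transcribed from $\infty$ to $0$.
\begin{itemize}
\item[(R1)] (Potter's bounds) If $\chi\in\mathrm{RV}_\gamma$ and $\eta>0$, then $\chi(t)/\chi(t')\le2\max\{(t/t')^{\gamma+\eta},(t/t')^{\gamma-\eta}\}$ for all small $t,t'>0$.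
\item[(R2)] (Karamata's theorem) If $\chi\in\mathrm{RV}_\gamma$ with $\gamma>0$, then $\int_0^t\chi(u)\,du/u\sim\chi(t)/\gamma$ as $t\downarrow0$.
\item[(R3)] (Asymptotic inverse, \cite[Theorem 1.5.12]{BGT}) If $\rho\in\mathrm{RV}_\gamma$ with $\gamma>0$, there is $\chi\in\mathrm{RV}_{1/\gamma}$ with $\rho(\chi(t))\sim t$ and $\chi(\rho(x))\sim x$.
\item[(R4)] (Karamata's Tauberian theorem, \cite[Corollary 1.7.3]{BGT}) If $a_n\ge0$, $\sum a_ns^n<\infty$ for $0\le s<1$, $\gamma\ge0$ and $L$ is slowly varying, then $\sum_{k\le n}a_k\sim n^\gamma L(n)$ as $n\to\infty$ if and only if $\sum a_ns^n\sim\Gamma(1+\gamma)(1-s)^{-\gamma}L(1/(1-s))$ as $s\uparrow1$.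
\end{itemize}
From probability we use the following.
\begin{itemize}
\item[(P1)] (Chung--Fuchs) Almost surely $S_n$ visits every integer (lattice case) or every open interval (non-lattice case) infinitely often.
\item[(P2)] If $n_j\to\infty$, $\tau_j>0$ and $n_j\psi(\tau_js)\to\psi_*(s)$ for every $s$, with $\psi_*$ continuous at $0$, then $\varphi(\tau_js)^{n_j}=(1-\psi(\tau_js))^{n_j}\to e^{-\psi_*(s)}$, so $\tau_jS_{n_j}$ converges to the law with characteristic function $e^{-\psi_*}$.
\item[(P3)] (Convergence of types) If $V_j\Rightarrow V$ and $(V_j-a_j)/b_j\Rightarrow V'$ with $b_j>0$ and $V,V'$ non-degenerate, then $V'$ has the law of $rV+d$ for some $r>0$, $d\in\mathbb R$. A non-degenerate limit of $(S_n-A_n)/B_n$ along the full sequence is stable, and then $B_n\to\infty$.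
\item[(P4)] (L\'evy--Khintchine) If $\sigma^2\ge0$ and $\Pi$ is a measure on $\mathbb R\setminus\{0\}$ with $\int\min(y^2,|y|)\,\Pi(dy)<\infty$, then
\begin{equation}\label{eq:LK}
\psi_*(s)=\tfrac12\sigma^2s^2+\int h(sy)\,\Pi(dy)
\end{equation}
is continuous, and there is a L\'evy process $Y$ with jump measure $\Pi$, $EY_t=0$ and $Ee^{isY_t}=e^{-t\psi_*(s)}$. We call $\psi_*$ the exponent of $Y$.
\end{itemize}

\subsection{The function $W$}

By (R4), condition \eqref{eq:DK} concerns the discounted occupation measure
\[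
u_\theta(dx)=\sum_{n\ge0}(1+\theta)^{-n-1}P(S_n\in dx),\qquad\theta>0,
\]
whose Fourier transform is $\sum_n(1+\theta)^{-n-1}\varphi^n=1/(\theta+\psi)$. The indicator of an interval has a non-integrable Fourier transform, which would bring in the values of $\varphi$ at all frequencies. We therefore replace it by a nonnegative function whose transform is nonnegative and supported in $[-1,1]$. Let
\[
\Delta(t)=\frac{(1-|t|)^+}{2\pi},\qquad f(x)=\int\Delta(t)e^{itx}\,dt=\frac1{2\pi}\Big(\frac{\sin(x/2)}{x/2}\Big)^2 .
\]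
Fourier inversion at $t=0$ gives $\int f\,dx=2\pi\Delta(0)=1$. The numbers $f(n)$ are summable and are the Fourier coefficients of $\Delta$ on $[-\pi,\pi]$, so $\sum_{n\in\mathbb Z}f(n)=2\pi\Delta(0)=1$ as well. Define
\begin{equation}\label{eq:W}
W(\theta)=\int f\,du_\theta=\sum_{n\ge0}(1+\theta)^{-n-1}Ef(S_n)=\int_{-1}^1\Delta(t)\operatorname{Re}\frac1{\theta+\psi(t)}\,dt .
\end{equation}
The last equality holds because $Ef(S_n)=\int\Delta\varphi^n\,dt$, $\Delta$ is even and $\psi(-t)=\overline{\psi(t)}$. The series has nonnegative coefficients, so $W$ and $-W'$ are nonincreasing.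

\begin{proposition}\label{prop:W}
As $\theta\downarrow0$, $W(\theta)\to\infty$ and $u_\theta(I)\sim|I|\,W(\theta)$ for every admissible $I$. Consequently \eqref{eq:DK} holds for $I$ with the function $L$ if and only if
\begin{equation}\label{eq:Wasym}
W(\theta)\sim\Gamma(1+\beta)\,\theta^{-\beta}L(1/\theta)\qquad(\theta\downarrow0).
\end{equation}
In particular, \eqref{eq:DK} for one admissible set implies \eqref{eq:DK} for all, with the same $L$; and \eqref{eq:DK} holds for some $L$ if and only if $W\in\mathrm{RV}_{-\beta}$.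
\end{proposition}

\begin{proof}
The point is that recurrence makes $u_\theta$, after normalization, converge to the invariant measure.

\emph{Lattice case.} Let $T_x=\min\{n\ge0:S_n=x\}$. By the strong Markov property $u_\theta\{x\}=E(1+\theta)^{-T_x}\,u_\theta\{0\}$. Thus $u_\theta\{x\}/u_\theta\{0\}$ is at most $1$ and tends to $P(T_x<\infty)=1$. Hence $u_\theta(I)\sim|I|u_\theta\{0\}$ and, by dominated convergence, $W(\theta)\sim u_\theta\{0\}\sum_nf(n)=u_\theta\{0\}$. Finally $u_\theta\{0\}\uparrow\sum_nP(S_n=0)=\infty$ by (P1).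

\emph{Non-lattice case.} Let $x_0$ be the midpoint of $I$, $\varepsilon=|I|/8$, $I_0=[-2\varepsilon,2\varepsilon]$, and let $T$ be the hitting time of $(x_0-\varepsilon,x_0+\varepsilon)$. Since $S_T+I_0\subset I$, the strong Markov property gives $u_\theta(I)\ge E(1+\theta)^{-T}u_\theta(I_0)\ge\frac12u_\theta(I_0)$ for small $\theta$. If $J$ is any interval of length at most $2\varepsilon$ and $x\in J$, then $J-x\subset I_0$, so stopping at the first entrance to $J$ gives $u_\theta(J)\le u_\theta(I_0)$. Therefore $u_\theta(I)\to\infty$ by (P1), and the measures $\nu_\theta=u_\theta/u_\theta(I)$ satisfy $\nu_\theta(J)\le C$ for all unit intervals $J$ and all small $\theta$.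

Let $\nu$ be a vague limit of $\nu_\theta$ along a sequence $\theta\to0$; every sequence has a subsequence with such a limit, and $\nu$ is again bounded on unit intervals. If $g$ is continuous and $\sum_{j\in\mathbb Z}\sup_{[j,j+1]}|g|<\infty$, then $\nu_\theta(g)\to\nu(g)$, because the part of the integral outside $[-R,R]$ is small for large $R$ uniformly in $\theta$. Call such $g$ \emph{summable}.

Let $g$ be continuous with support in $[-R,R]$ and put $Pg(x)=Eg(x+X)$. Then $Pg$ is continuous, and it is summable since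
\[
\sum_j\sup_{[j,j+1]}|Pg|\le\|g\|_\infty\sum_jP\big(X\in[-R-j-1,R-j]\big)\le(2R+2)\|g\|_\infty .
\]
The identity $(1+\theta)u_\theta=\delta_0+u_\theta*F$ reads $(1+\theta)\nu_\theta(g)=g(0)/u_\theta(I)+\nu_\theta(Pg)$, and in the limit $\nu(g)=\nu(Pg)$. Applied to the translates of $g$, this shows that $\zeta(x)=\int g(y+x)\,\nu(dy)$, which is bounded and continuous, satisfies $\zeta(x)=E\zeta(x+X)$. By the Choquet--Deny theorem \cite{CD}, \cite[Ch.~XI]{Feller}, $\zeta$ is constant. (For a recurrent walk this is short: $\zeta(S_n)$ is a bounded martingale, so it converges almost surely, while by (P1) it comes infinitely often close to every value of $\zeta$.) Hence $\nu$ is translation invariant, so it is a multiple of Lebesgue measure. Since $\nu$ does not charge the endpoints of $I$, we get $\nu(I)=\lim\nu_\theta(I)=1$, and the multiple is $1/|I|$. All vague limits coincide. As $f(x)=O(1/(1+x^2))$ is summable, $W(\theta)/u_\theta(I)=\nu_\theta(f)\to1/|I|$.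

\emph{Conclusion.} With $s=1/(1+\theta)$ we have $u_\theta(I)=s\sum_nF^{n*}(I)s^n$ and $1-s\sim\theta$, so (R4) gives the equivalence of \eqref{eq:DK} and \eqref{eq:Wasym}. If $W\in\mathrm{RV}_{-\beta}$, then $L(y)=y^{-\beta}W(1/y)/\Gamma(1+\beta)$ is slowly varying and satisfies \eqref{eq:Wasym}.
\end{proof}

\begin{example}\label{ex:lazy}
Let $P(X=0)=\frac12$ and $P(X=\pm1)=\frac14$. Then $2S_n$ is simple random walk at time $2n$, so $P(S_n=0)=\binom{2n}n4^{-n}$ and $u_\theta\{0\}=s(1-s)^{-1/2}=(\theta(1+\theta))^{-1/2}$. Thus $W(\theta)\sim\theta^{-1/2}$, and \eqref{eq:DK} holds with $\alpha=2$ and $L=1/\Gamma(\frac32)=2/\sqrt\pi$.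
\end{example}

\section{Stable exponents and drifting skewness}\label{sec:drift}

\subsection{What $W$ sees of a stable law}\label{sec:model}

Only small $t$ matter in \eqref{eq:W} as $\theta\to0$, so we are led to the following functional. For a continuous $\psi_*$ with $\operatorname{Re}\psi_*\ge0$, $\psi_*(-s)=\overline{\psi_*(s)}$ and $|\psi_*(s)|\ge c|s|^\alpha$, put
\[
\mathcal R_\mu(\psi_*)=\frac1{2\pi}\int_{-\infty}^\infty\operatorname{Re}\frac{ds}{\mu+\psi_*(s)}=\frac1\pi\operatorname{Re}\int_0^\infty\frac{ds}{\mu+\psi_*(s)},\qquad\mu>0 .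
\]
The integral converges by \eqref{eq:basic}, because $\alpha>1$. For $\operatorname{Re}z>0$ let $\psi^z(s)=zs^\alpha$ for $s\ge0$ and $\psi^z(-s)=\overline{\psi^z(s)}$. Since $n\psi^z(s)=\psi^z(n^{1/\alpha}s)$, a law with characteristic function $e^{-\psi^z}$ is stable of index $\alpha$. Powers and logarithms below are principal.

\begin{lemma}\label{lem:model}
For $1<\alpha\le2$, $\operatorname{Re}z>0$ and $\mu>0$,
\[
\mathcal R_\mu(\psi^z)=\frac{\operatorname{Re}(z^{-1/\alpha})}{\alpha\sin(\pi/\alpha)}\,\mu^{-\beta}.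
\]
\end{lemma}

\begin{proof}
For $z>0$ the substitution $w=zs^\alpha/\mu$ gives
\[
\int_0^\infty\frac{ds}{\mu+zs^\alpha}=\frac{z^{-1/\alpha}\mu^{-\beta}}{\alpha}\int_0^\infty\frac{w^{1/\alpha-1}}{1+w}\,dw=\frac{\pi\,z^{-1/\alpha}\mu^{-\beta}}{\alpha\sin(\pi/\alpha)} .
\]
Both ends are analytic in $z$ on $\operatorname{Re}z>0$, so they agree there.
\end{proof}

To see which $z$ occur we need one integral.

\begin{lemma}\label{lem:gamma}
For $1<\operatorname{Re}s<2$,
\[
\int_0^\infty h(y)\,y^{-1-s}\,dy=-\Gamma(-s)e^{-i\pi s/2},\qquad\int_0^\infty\overline{h(y)}\,y^{-1-s}\,dy=-\Gamma(-s)e^{i\pi s/2}.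
\]
\end{lemma}

\begin{proof}
For $\xi>0$, two integrations by parts give
\[
\int_0^\infty(e^{-\xi y}-1+\xi y)y^{-1-s}dy=\frac{\xi^2}{s(s-1)}\int_0^\infty e^{-\xi y}y^{1-s}dy=\frac{\Gamma(2-s)}{s(s-1)}\xi^s=\Gamma(-s)\xi^s .
\]
Since $|e^{-\xi y}-1+\xi y|\le\min(|\xi|^2y^2/2,\,2|\xi|y)$ for $\operatorname{Re}\xi\ge0$, the left side is analytic on $\operatorname{Re}\xi>0$ and continuous on $\operatorname{Re}\xi\ge0$, so the identity extends. Take $\xi=-i$ and $\xi=i$.
\end{proof}

Let $1<\alpha<2$ and
\[
\Lambda=\int_0^\infty h(y)\,y^{-1-\alpha}dy=\Lambda_1+i\Lambda_2=\Gamma(-\alpha)\,e^{i\pi(1-\alpha/2)},\qquad\Lambda_1>0,\quad\Lambda_2>0 .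
\]
For $c_+,c_-\ge0$, not both zero, the jump measure with density $c_\pm|y|^{-1-\alpha}$ on $\pm y>0$ and $\sigma=0$ give in \eqref{eq:LK} the exponent $\psi^z$ with $z=c_+\Lambda+c_-\overline\Lambda$. These $z$ fill the sector $|\arg z|\le\pi(1-\alpha/2)$: the modulus is the scale and the argument is the skewness. In the variable $w=z^{-1/\alpha}$ the sector becomes $|\arg w|\le\pi/\alpha-\pi/2$, and Lemma~\ref{lem:model} says that $\mathcal R_\mu$ sees only $\operatorname{Re}w$. The exponents with $\mathcal R_\mu(\psi^z)=\mu^{-\beta}$ form the vertical segment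
\begin{equation}\label{eq:segment}
\operatorname{Re}w=\alpha\sin(\pi/\alpha),\qquad\text{with endpoints }\ w=\alpha e^{\pm i(\pi/\alpha-\pi/2)} .
\end{equation}
For $\alpha=\frac32$ the sector is $|\arg z|\le\pi/4$ and the segment joins $\frac34(\sqrt3-i)$ to $\frac34(\sqrt3+i)$; the midpoint is a symmetric law and the endpoints are the two laws with one-sided jumps. As $\alpha\uparrow2$ the segment shrinks to the point $w=2$, that is, to the exponent $s^2/4$.

So for $\alpha<2$ a continuum of stable laws of different types look alike to $W$. To obtain a counterexample we let the skewness of $F$ drift with the scale, so slowly that at each scale $\psi$ looks like some $\psi^z$. Then $\theta^\beta W(\theta)$ is slowly varying, while the normalized sums keep wandering among different types.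

\subsection{Laws with prescribed power-like tails}

\begin{lemma}\label{lem:build}
Let $1<\alpha<2$ and let $g_\pm:(0,\infty)\to[c_1,c_2]$, $0<c_1<c_2<\infty$, be such that $u\mapsto g_\pm(e^u)$ is uniformly continuous. There are $\lambda>0$ and a mean-zero law on $\mathbb Z$ with positive mass at every integer and $P(X=\pm n)=\lambda g_\pm(n)n^{-1-\alpha}$ for $n\ge2$. Put, for $t>0$,
\[
\psi_0(t)=\lambda t^\alpha\int_0^\infty\big[h(y)g_+(y/t)+\overline{h(y)}g_-(y/t)\big]\frac{dy}{y^{1+\alpha}},\qquad\psi_0(-t)=\overline{\psi_0(t)},\qquad\psi_0(0)=0 .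
\]
Then $c|t|^\alpha\le\operatorname{Re}\psi_0(t)\le|\psi_0(t)|\le C|t|^\alpha$ for all $t$, and
\begin{itemize}
\item[(a)] $\psi(t)=\psi_0(t)+o(|t|^\alpha)$ as $t\to0$;
\item[(b)] $W(\theta)=\mathcal R_\theta(\psi_0)+o(\theta^{-\beta})$ as $\theta\downarrow0$;
\item[(c)] $P(\pm X>x)\sim\lambda\int_x^\infty g_\pm(y)y^{-1-\alpha}dy$ as $x\to\infty$.
\end{itemize}
Statements \textup{(a)--(c)} also hold for the mean-zero non-lattice law of $X+Y$, where $Y$ is uniform on $[-1,1]$ and independent of $X$.
\end{lemma}

\begin{proof}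
Let $m_0=\sum_{n\ge2}(g_++g_-)(n)n^{-1-\alpha}$ and $m_1=\sum_{n\ge2}(g_+-g_-)(n)n^{-\alpha}$, which converges as $\alpha>1$. Put $P(X=0)=\frac12-\lambda m_0$ and $P(X=\pm1)=\frac14\mp\frac12\lambda m_1$. For small $\lambda$ these numbers are positive, the total mass is $1$, and the mean is $\lambda m_1-\lambda m_1=0$. The bounds on $\psi_0$ follow from $\operatorname{Re}\psi_0(t)\ge2\lambda c_1\Lambda_1|t|^\alpha$ and $\int_0^\infty|h(y)|y^{-1-\alpha}dy<\infty$.

(a) Let $t>0$. In $\psi(t)=Eh(tX)$ we may change the masses at $\pm1$ to $\lambda g_\pm(1)$ at a cost $O(t^2)$, which is $o(t^\alpha)$ because $\alpha<2$. With $y_t=t\lceil y/t\rceil\in[y,y+t)$, which equals $tn$ for $y\in(t(n-1),tn]$,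
\[
t^{-\alpha}\sum_{n\ge1}h(tn)g_+(n)n^{-1-\alpha}=\int_0^\infty h(y_t)\,y_t^{-1-\alpha}g_+(y_t/t)\,dy .
\]
For fixed $y$ we have $\log(y_t/t)-\log(y/t)\to0$, so $g_+(y_t/t)-g_+(y/t)\to0$ by uniform continuity, and the integrand differs from $h(y)y^{-1-\alpha}g_+(y/t)$ by $o(1)$. Both are bounded by the integrable function $C\min(y^{1-\alpha},y^{-\alpha})$, since this function is decreasing and $y_t\ge y$. Dominated convergence, and the same computation with $\overline h$ and $g_-$, give (a). For $X+Y$ the function $\psi$ becomes $\psi+\varphi\cdot(1-\sin t/t)=\psi+O(t^2)$.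

(b) Let $\varepsilon(\eta)=\sup_{0<|t|\le\eta}|t|^{-\alpha}|\psi-\psi_0|$, which tends to $0$ with $\eta$. For small $\eta$ we have $q\ge c|t|^\alpha$ on $|t|\le\eta$, so \eqref{eq:basic} gives there
\[
\Big|\frac1{\theta+\psi}-\frac1{\theta+\psi_0}\Big|\le\frac{C\varepsilon(\eta)|t|^\alpha}{(\theta+|t|^\alpha)^2}\le\frac{C\varepsilon(\eta)}{\theta+|t|^\alpha},
\]
and the integral of the right side over $\mathbb R$ is $C\varepsilon(\eta)\theta^{-\beta}$. Three further errors are bounded as $\theta\to0$ for fixed $\eta$: the range $\eta<|t|\le1$ in $W$, where $q$ is bounded below; the range $|t|>\eta$ in $\mathcal R_\theta(\psi_0)$, which contributes at most $C\int_\eta^\infty t^{-\alpha}dt$; and the replacement of $\Delta(t)$ by $\Delta(0)=1/2\pi$ on $|t|\le\eta$, which costs at most $C\int_0^\eta t^{1-\alpha}dt$, finite as $\alpha<2$. Multiply by $\theta^\beta$, let $\theta\to0$ and then $\eta\to0$.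

(c) We have $\sum_{n>x}g_\pm(n)n^{-1-\alpha}=\int_{\lfloor x\rfloor}^\infty g_\pm(\lceil y\rceil)\lceil y\rceil^{-1-\alpha}dy$, and the ratio of this integrand to $g_\pm(y)y^{-1-\alpha}$ tends to $1$ as $y\to\infty$. Moving the lower limit by at most $1$ changes the integral by $O(x^{-1-\alpha})$, while the integral is at least $cx^{-\alpha}$. This proves (c) for $X$, and also for $X+Y$, because $P(\pm X>x+1)\le P(\pm(X+Y)>x)\le P(\pm X>x-1)$.
\end{proof}

\subsection{Proof of Theorem~\ref{thm:no}}

Apply Lemma~\ref{lem:build} with $g_\pm(x)=1\pm\frac12\sin\log\log(e+x)$. The function $u\mapsto\log\log(e+e^u)$ has derivative $e^u/\big((e+e^u)\log(e+e^u)\big)\in[0,1]$, which gives the uniform continuity. The derivative tends to $0$ as $u\to\infty$, so $\kappa(t)=\sin\log\log(e+1/t)$ satisfies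
\begin{equation}\label{eq:kappa}
\kappa(\tau s)-\kappa(\tau)\to0\qquad(\tau\downarrow0)\quad\text{for each }s>0 .
\end{equation}
Hence $g_\pm(y/t)=1\pm\frac12\kappa(t)+o(1)$ for fixed $y$. Since $h+\overline h=2\operatorname{Re}h$ and $\frac12(h-\overline h)=i\operatorname{Im}h$, dominated convergence gives
\begin{equation}\label{eq:psi0}
\psi_0(t)=t^\alpha\big[z(\kappa(t))+o(1)\big]\quad(t\downarrow0),\qquad z(\kappa)=\lambda(2\Lambda_1+i\Lambda_2\kappa).
\end{equation}

\emph{Condition \eqref{eq:DK} holds.} Let $\tau=\theta^{1/\alpha}$. The substitution $t=\tau s$ gives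
\[
\theta^\beta\,\mathcal R_\theta(\psi_0)=\frac1\pi\operatorname{Re}\int_0^\infty\frac{ds}{1+\tau^{-\alpha}\psi_0(\tau s)} .
\]
By \eqref{eq:psi0} and \eqref{eq:kappa}, $\tau^{-\alpha}\psi_0(\tau s)-z(\kappa(\tau))s^\alpha\to0$ for each $s>0$. Both terms have real part at least $cs^\alpha$, so the integrand differs from $1/(1+z(\kappa(\tau))s^\alpha)$ by $o(1)$ and both are bounded by $1/(1+cs^\alpha)$. With Lemmas~\ref{lem:model} and \ref{lem:build}(b),
\[
\theta^\beta W(\theta)=H(\kappa(\theta^{1/\alpha}))+o(1),\qquad H(\kappa)=\frac{\operatorname{Re}\big(z(\kappa)^{-1/\alpha}\big)}{\alpha\sin(\pi/\alpha)} .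
\]
The function $H$ is continuous and positive on $[-1,1]$, hence uniformly continuous and bounded away from $0$. By \eqref{eq:kappa}, $\theta\mapsto H(\kappa(\theta^{1/\alpha}))$ is in $\mathrm{RV}_0$. So $W\in\mathrm{RV}_{-\beta}$, and Proposition~\ref{prop:W} gives \eqref{eq:DK} for every $I$; fact (i) gives \eqref{eq:ML}.

\emph{There is no limit law.} Let $\kappa_0\in\{0,1\}$. Since $\log\log(e+1/t)$ is continuous and tends to $\infty$, there are $\tau_j\downarrow0$ with $\kappa(\tau_j)=\kappa_0$. Put $n_j=\lfloor\tau_j^{-\alpha}\rfloor$. By Lemma~\ref{lem:build}(a), \eqref{eq:psi0} and \eqref{eq:kappa}, $n_j\psi(\tau_js)\to\psi^{z(\kappa_0)}(s)$, so by (P2) $\tau_jS_{n_j}$ converges to the non-degenerate law $G_{\kappa_0}$ with characteristic function $\exp(-\psi^{z(\kappa_0)})$. Suppose $(S_n-A_n)/B_n$ converges to a non-degenerate law $G$. By (P3) both $G_0$ and $G_1$ are affine images of $G$ with positive slope, so $\exp(-\psi^{z(1)}(s))=\exp(-\psi^{z(0)}(rs)+ids)$ for some $r>0$, $d\in\mathbb R$ and all $s$. The exponents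 are continuous and vanish at $0$, so they are equal. Their imaginary parts give $\lambda\Lambda_2s^\alpha=-ds$ for all $s>0$, which is impossible since $\Lambda_2>0$ and $\alpha\ne1$. \qed

\begin{remark}\label{rem:balance}
In this example $g_++g_-=2$, so Lemma~\ref{lem:build}(c) gives $P(|X|>x)\sim2\lambda x^{-\alpha}/\alpha$, while $P(X>x)/P(|X|>x)=\frac12g_+(x)+o(1)$ oscillates between $\frac14$ and $\frac34$. The tail is regularly varying and only the balance between the two sides fails. Theorem~\ref{thm:periodic} shows that regular variation of the tail can fail as well.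
\end{remark}

\section{The size of $1-\varphi$ under the Darling--Kac condition}\label{sec:size}

In this section $1<\alpha\le2$ and \eqref{eq:DK} holds for some $I$. By Proposition~\ref{prop:W} the function
\[
\rho(x)=xW(x)
\]
is in $\mathrm{RV}_{1/\alpha}$, and since $W$ is nonincreasing,
\begin{equation}\label{eq:mono}
\rho(y)\le(y/x)\,\rho(x)\qquad(y\ge x>0).
\end{equation}
Let $\chi\in\mathrm{RV}_\alpha$ be an asymptotic inverse of $\rho$ as in (R3). Our goal is the following bound.

\begin{proposition}\label{prop:size}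
There are $c,C,t_0>0$ such that
\begin{equation}\label{eq:twosided}
c\,\chi(|t|)\le|1-\varphi(t)|\le C\,\chi(|t|)\qquad(0<|t|\le t_0).
\end{equation}
\end{proposition}

The difficulty is that $W$ is an integral, so it can reveal how large the sublevel sets
\[
E_x=\{t\in[-1,1]:q(t)\le x\},\qquad m(x)=\max E_x\qquad(x>0),
\]
are, but not where they lie. Nor is $q$ monotone: mass of $F$ on multiples of a large integer $N$ contributes nothing to $q(2\pi/N)$, so a priori $E_x$ may consist of a short interval about $0$ and small pieces far away. We first find $|E_x|$, then show that $E_x$ fills a fixed proportion of its convex hull $[-m(x),m(x)]$, and then that $q\le Cx$ on the whole hull. The sets $E_x$ are compact and symmetric, contain a neighborhood of $0$, and $m(x)\to0$ as $x\to0$ because $q>0$ on $0<|t|\le1$.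

\subsection{The measure of the sublevel sets}

\begin{lemma}\label{lem:measure}
There is $c_0>0$ such that $c_0\,\rho(x)\le|E_x|\le16\pi\rho(x)$ for all small $x$.
\end{lemma}

\begin{proof}
\emph{Upper bound.} Fix $x_1$ with $m(x_1)\le\frac12$ and let $x\le x_1$. On $E_x$ we have $\Delta\ge1/4\pi$ and, by \eqref{eq:basic}, $\operatorname{Re}(x+\psi)^{-1}\ge x/(2x)^2$. The integrand in \eqref{eq:W} is nonnegative, so $W(x)\ge|E_x|/(16\pi x)$.

\emph{Lower bound.} We must show that the set where $q$ is much larger than $\theta$ cannot account for all of $W(\theta)$. We work with $-W'$, because its squared denominator makes the contributions of dyadic shells summable with the crude bound \eqref{eq:mono}. Since $-W'$ is nonincreasing,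
\[
-\theta W'(\theta)\ge W(\theta)-W(2\theta)\sim(1-2^{-\beta})W(\theta),
\]
so $-W'(\theta)\ge c_\beta W(\theta)/\theta$ for small $\theta$, where $c_\beta=\frac12(1-2^{-\beta})$ is positive because $\alpha>1$. On the other hand, by \eqref{eq:W} and \eqref{eq:basic},
\[
-W'(\theta)=\int\Delta\,\operatorname{Re}\frac1{(\theta+\psi)^2}\,dt\le\frac1{2\pi}\int_{-1}^1\frac{dt}{\theta^2+q^2} .
\]
Fix $K>1$ and split $[-1,1]$ into three parts. The set $E_{K\theta}$ contributes at most $|E_{K\theta}|/\theta^2$ to the last integral. The shells $\{2^jK\theta<q\le2^{j+1}K\theta\}$, for those $j\ge0$ with $2^{j+1}K\theta\le x_1$, have measure at most $16\pi\rho(2^{j+1}K\theta)\le16\pi2^{j+1}K\rho(\theta)$, so together they contribute at most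
\[
\sum_{j\ge0}\frac{16\pi\,2^{j+1}K\rho(\theta)}{(2^jK\theta)^2}=\frac{64\pi}K\,\frac{W(\theta)}\theta .
\]
On the rest $q>x_1/2$, which contributes at most $8/x_1^2$. Thus
\[
c_\beta\frac{W(\theta)}\theta\le\frac{|E_{K\theta}|}{2\pi\theta^2}+\frac{32}K\frac{W(\theta)}\theta+\frac4{\pi x_1^2} .
\]
Choose $K$ with $32/K\le c_\beta/4$. Since $W(\theta)/\theta\to\infty$, the last term is at most $\frac14c_\beta W(\theta)/\theta$ for small $\theta$. Then $|E_{K\theta}|\ge\pi c_\beta\rho(\theta)\ge(\pi c_\beta/K)\rho(K\theta)$ by \eqref{eq:mono}.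
\end{proof}

\subsection{Sumsets}

The sets $E_x$ have additive structure, and this is what locates them.

\begin{lemma}\label{lem:subadd}
For all real $s,t$, $\sqrt{q(s+t)}\le\sqrt{q(s)}+\sqrt{q(t)}$.
\end{lemma}

\begin{proof}
By the Cauchy--Schwarz inequality and $1-|\varphi|^2\le2(1-|\varphi|)\le2q$,
\begin{align*}
|\varphi(s+t)-\varphi(s)\varphi(t)|&=\big|E\big(e^{isX}-\varphi(s)\big)\big(e^{itX}-\varphi(t)\big)\big|\\
&\le\sqrt{(1-|\varphi(s)|^2)(1-|\varphi(t)|^2)}\le2\sqrt{q(s)q(t)} .
\end{align*}
Also $|1-\varphi(s)\varphi(t)|\le q(s)+|\varphi(s)|q(t)\le q(s)+q(t)$. Add the two bounds.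
\end{proof}

Write $kA=\{y_1+\dots+y_k:y_i\in A\}$ for the $k$-fold sumset. By Lemma~\ref{lem:subadd}, $q\le k^2x$ on $kE_x$, so by Lemma~\ref{lem:measure} the measure of $kE_x$ is at most of order $k^{2/\alpha}|E_x|$. An interval has $|kA|=k|A|$, which is compatible with this. A set that is sparse in its convex hull grows faster. For $A=[0,\delta]\cup[l-\delta,l]$ with $\delta$ small, $2A$ consists of three intervals of length $2\delta$, about $0$, $l$ and $2l$; in general $kA$ consists of $k+1$ intervals of length $k\delta$, so $|kA|=\frac12k(k+1)|A|$. The next lemma shows that this quadratic growth is the least possible for sparse sets, and it beats $k^{2/\alpha}$ precisely because $\alpha>1$. We use the theorem of Raikov, Macbeath and Kneser \cite{Raikov,Macbeath,Kneser}: \emph{if $A',B'$ are non-empty compact subsets of the circle $\mathbb R/l\mathbb Z$, then $|A'+B'|\ge\min(l,|A'|+|B'|)$.}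

\begin{lemma}\label{lem:sumset}
If $A\subset[0,l]$ is compact and $0,l\in A$, then $|kA|\ge\sum_{j=1}^k\min(l,j|A|)$.
\end{lemma}

\begin{proof}
Let $\operatorname{pr}:\mathbb R\to\mathbb R/l\mathbb Z$ be the projection, and for compact $B$ let $n_B(\xi)$ be the number of points of $B$ over $\xi$, so that $|B|=\int n_B(\xi)\,d\xi$. For $j\ge2$ we claim that $n_{jA}\ge n_{(j-1)A}+\mathbf 1_{\operatorname{pr}(jA)}$. If $y_1<\dots<y_r$, $r\ge1$, are the points of $(j-1)A$ over $\xi$, then $y_1,\dots,y_r$ and $y_r+l$ are $r+1$ points of $jA$ over $\xi$, because $0,l\in A$. If $r=0$, the claim says that $n_{jA}(\xi)\ge1$ on $\operatorname{pr}(jA)$. Integrating, $|jA|\ge|(j-1)A|+|\operatorname{pr}(jA)|$. Now $\operatorname{pr}(jA)=j\operatorname{pr}(A)$, and $|\operatorname{pr}(A)|=|A|$ since $\operatorname{pr}$ is injective on $[0,l)$. The quoted theorem and induction give $|j\operatorname{pr}(A)|\ge\min(l,j|A|)$. Sum over $2\le j\le k$ and add $|A|=\min(l,|A|)$.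
\end{proof}

\begin{lemma}\label{lem:dense}
There is an integer $k$ such that $2m(x)<k|E_x|$ for all small $x$.
\end{lemma}

\begin{proof}
Choose $k$ with $\frac12k(k+1)>(32\pi/c_0)k^{2/\alpha}$, which is possible since $2/\alpha<2$. For small $x$ we have $km(x)\le1$, so $kE_x\subset E_{k^2x}$, and Lemma~\ref{lem:measure} and $\rho\in\mathrm{RV}_{1/\alpha}$ give
\[
|kE_x|\le16\pi\rho(k^2x)\le32\pi k^{2/\alpha}\rho(x)\le(32\pi/c_0)k^{2/\alpha}|E_x|<\tfrac12k(k+1)|E_x| .
\]
If $2m(x)\ge k|E_x|$, apply Lemma~\ref{lem:sumset} to $A=E_x+m(x)$ and $l=2m(x)$; the endpoints belong to $A$ since $\pm m(x)\in E_x$. Every minimum equals $j|E_x|$, so $|kE_x|=|kA|\ge\frac12k(k+1)|E_x|$, a contradiction.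
\end{proof}

\begin{lemma}\label{lem:fill}
There is $C_1$ such that $q\le C_1x$ on $[-m(x),m(x)]$ for all small $x$.
\end{lemma}

\begin{proof}
Write $m=m(x)$, let $J=\lceil3k/2\rceil$ with $k$ from Lemma~\ref{lem:dense}, and let $0<t\le m/J$. The $J+1$ translates $E_x+jt$, $0\le j\le J$, lie in $[-m,2m]$ and have total measure at least $(J+1)\,2m/k>3m$, so two of them meet. Hence $jt\in E_x-E_x$ for some $j\in\{1,\dots,J\}$, and $\sqrt{q(jt)}\le2\sqrt x$ by Lemma~\ref{lem:subadd}. The index $j$ depends on $t$; we remove this dependence by passing to the common multiple $J!$, for which $\sqrt{q(J!\,t)}\le(J!/j)\,2\sqrt x\le2J!\sqrt x$. As $t$ runs over $(0,m/J]$, the point $J!\,t$ covers $(0,m]$. Since $q$ is even, $C_1=4(J!)^2$ works.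
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:size}]
From $|E_x|\le2m(x)<k|E_x|$ and Lemma~\ref{lem:measure} we get $\frac12c_0\rho(x)\le m(x)\le8\pi k\rho(x)$ for small $x$. For fixed $K>0$ we have $\rho(K\chi(t))\sim K^{1/\alpha}t$ as $t\downarrow0$. Take $K_1$ with $\frac12c_0K_1^{1/\alpha}>1$: then $m(K_1\chi(t))\ge t$ for small $t$, and Lemma~\ref{lem:fill} gives $q(t)\le C_1K_1\chi(t)$. Take $K_2$ with $8\pi kK_2^{1/\alpha}<1$: then $m(K_2\chi(t))<t$ for small $t$, so $t\notin E_{K_2\chi(t)}$ and $q(t)>K_2\chi(t)$.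
\end{proof}

\section{Scaling limits and the case $\alpha=2$}\label{sec:limits}

\subsection{Compactness}

The bound \eqref{eq:twosided} says that $\chi(\tau)$ is the right normalization for $\psi$ at scale $\tau$. For $\chi\in\mathrm{RV}_\alpha$ put
\[
\psi_\tau(s)=\frac{\psi(\tau s)}{\chi(\tau)},\qquad\Pi_\tau(dy)=\frac{P(\tau X\in dy)}{\chi(\tau)} .
\]
A \emph{limit point} is a function $\psi_*$ such that $\psi_{\tau_j}(s)\to\psi_*(s)$ for all $s$ along some sequence $\tau_j\downarrow0$. The next proposition does not assume \eqref{eq:DK}.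

\begin{proposition}\label{prop:limits}
Let $1<\alpha\le2$ and suppose that \eqref{eq:twosided} holds for some $\chi\in\mathrm{RV}_\alpha$.
\begin{itemize}
\item[(a)] For large $x$,
\[
P(|X|>x)\le C\chi(1/x),\quad E[X^2;|X|\le x]\le Cx^2\chi(1/x),\quad E[|X|;|X|>x]\le Cx\chi(1/x).
\]
\item[(b)] Every sequence $\tau_j\downarrow0$ has a subsequence along which $\psi_\tau$ converges pointwise. Every limit point $\psi_*$ has the form \eqref{eq:LK} and satisfies $c|s|^\alpha\le|\psi_*(s)|\le C|s|^\alpha$. Moreover $\sigma,\Pi$ and the sequence can be chosen so that $\Pi_{\tau_j}(y,\infty)\to\Pi(y,\infty)$ and $\Pi_{\tau_j}(-\infty,-y)\to\Pi(-\infty,-y)$ whenever $y>0$ and $\Pi\{y,-y\}=0$.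
\item[(c)] If $\psi_{\tau_j}\to\psi_*$ pointwise, then $\dfrac{\chi(\tau_j)}{\tau_j}W(\mu\chi(\tau_j))\to\mathcal R_\mu(\psi_*)$ for every $\mu>0$.
\end{itemize}
\end{proposition}

\begin{proof}
(a) We have $t^{-1}\int_{-t}^t(1-\varphi(u))\,du=2E\big(1-\frac{\sin tX}{tX}\big)\ge P(|X|\ge2/t)$. By \eqref{eq:twosided} and (R2) applied to $u\chi(u)$, the left side is at most $C\chi(t)$; take $t=2/x$. Next, $1-\cos y\ge cy^2$ for $|y|\le1$ gives $x^{-2}E[X^2;|X|\le x]\le Ca(1/x)\le C\chi(1/x)$. Finally
\[
E[|X|;|X|>x]=xP(|X|>x)+\int_x^\infty P(|X|>y)\,dy,\qquad\int_x^\infty\chi(1/y)\,dy=\int_0^{1/x}\frac{\chi(u)}u\frac{du}u,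
\]
and the last integral is $\sim x\chi(1/x)/(\alpha-1)$ by (R2), which applies since $\alpha>1$.

(b) The measures $\Pi_\tau$ have total mass $1/\chi(\tau)\to\infty$, so we weight them by the order of magnitude of $h$. Let $Q_\tau(dy)=\min(y^2,|y|)\,\Pi_\tau(dy)$ and
\[
g_s(y)=\frac{h(sy)}{\min(y^2,|y|)}\quad(y\ne0),\qquad g_s(0)=\frac{s^2}2 .
\]
Then $g_s$ is continuous, since $h(sy)=s^2y^2/2+O(|y|^3)$, and $|g_s|\le\max(s^2/2,2|s|)$. Because $EX=0$, $\psi_\tau(s)=\int h(sy)\Pi_\tau(dy)=\int g_s\,dQ_\tau$. By (a), for small $\tau$ and for $R\ge1$,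
\[
Q_\tau(\mathbb R)=\frac{\tau^2E[X^2;|X|\le1/\tau]+\tau E[|X|;|X|>1/\tau]}{\chi(\tau)}\le C,\qquad Q_\tau(|y|>R)\le\frac{CR\chi(\tau/R)}{\chi(\tau)},
\]
and the last bound tends to $CR^{1-\alpha}$ as $\tau\to0$. So along any sequence $\tau_j\downarrow0$ the measures $Q_{\tau_j}$ are bounded and tight, and a subsequence converges weakly to a finite measure $Q$. Along it $\psi_\tau(s)\to\int g_s\,dQ$, which is \eqref{eq:LK} with $\sigma^2=Q\{0\}$ and $\Pi(dy)=Q(dy)/\min(y^2,|y|)$ on $y\ne0$. If $\psi_*$ is any limit point, this argument applied to its defining sequence shows that it has this form. The bounds on $|\psi_*|$ follow from \eqref{eq:twosided} and $\chi(\tau|s|)/\chi(\tau)\to|s|^\alpha$. The statement on half-lines holds because $\mathbf 1_{(y,\infty)}(v)/\min(v^2,|v|)$ and its reflection are bounded and $Q$-almost everywhere continuous.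

(c) The substitution $t=\tau s$ in \eqref{eq:W} gives
\[
\frac{\chi(\tau)}\tau W(\mu\chi(\tau))=\int_{|s|\le1/\tau}\Delta(\tau s)\operatorname{Re}\frac1{\mu+\psi_\tau(s)}\,ds .
\]
The integrand converges pointwise to $\frac1{2\pi}\operatorname{Re}(\mu+\psi_*)^{-1}$, and by \eqref{eq:basic} it is bounded by $\min(1/\mu,1/|\psi_\tau|)$. Fix $\eta>0$ with $\alpha-\eta>1$. After decreasing $t_0$, \eqref{eq:twosided} and (R1) give $|\psi_\tau(s)|\ge c|s|^{\alpha-\eta}$ for $1\le|s|\le t_0/\tau$, so dominated convergence applies on $|s|\le t_0/\tau$. On $t_0/\tau\le|s|\le1/\tau$ we have $|\psi_\tau|\ge c/\chi(\tau)$, so this range contributes $O(\chi(\tau)/\tau)$, which tends to $0$ since $\alpha>1$.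
\end{proof}

\subsection{A characterization of the Darling--Kac condition}

\begin{theorem}\label{thm:char}
Let $1<\alpha\le2$. Then \eqref{eq:DK} holds for one, equivalently every, admissible $I$ if and only if there is $\chi\in\mathrm{RV}_\alpha$ such that
\begin{itemize}
\item[(a)] $c\chi(|t|)\le|1-\varphi(t)|\le C\chi(|t|)$ near $t=0$, and
\item[(b)] every pointwise limit point $\psi_*$ of $\psi(\tau\,\cdot)/\chi(\tau)$ as $\tau\downarrow0$ satisfies
\begin{equation}\label{eq:identity}
\frac1{2\pi}\int_{-\infty}^\infty\operatorname{Re}\frac{ds}{\mu+\psi_*(s)}=\mu^{-\beta}\qquad(\mu>0).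
\end{equation}
\end{itemize}
Under \eqref{eq:DK}, every sequence $\tau_j\downarrow0$ has a subsequence along which $\psi(\tau\,\cdot)/\chi(\tau)$ converges pointwise, and every limit point is the exponent of a mean-zero L\'evy process.
\end{theorem}

\begin{proof}
Assume \eqref{eq:DK} and let $\chi$ be an asymptotic inverse of $\rho$. Then (a) is Proposition~\ref{prop:size}, and the last sentence of the theorem is Proposition~\ref{prop:limits}(b) with (P4). Moreover
\[
\frac{\chi(\tau)}\tau W(\mu\chi(\tau))=\frac{\rho(\mu\chi(\tau))}{\mu\tau}\sim\frac{\mu^{1/\alpha}\rho(\chi(\tau))}{\mu\tau}\to\mu^{-\beta},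
\]
so Proposition~\ref{prop:limits}(c) gives (b).

Conversely, assume (a) and (b). Neither changes if $\chi$ is replaced by an asymptotically equivalent function, and by (R2) the continuous strictly increasing function $\alpha\int_0^t\chi(u)\,du/u$ is such a function; so let $\chi$ be continuous and strictly increasing. By Proposition~\ref{prop:limits}(b),(c), every sequence $\tau_j\downarrow0$ has a subsequence along which $\frac{\chi(\tau)}\tau W(\mu\chi(\tau))\to\mu^{-\beta}$, so this convergence holds as $\tau\downarrow0$. Dividing by the case $\mu=1$ gives $W(\mu\theta)/W(\theta)\to\mu^{-\beta}$ for $\theta=\chi(\tau)$, and $\chi(\tau)$ takes all small positive values. Thus $W\in\mathrm{RV}_{-\beta}$, and Proposition~\ref{prop:W} applies.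
\end{proof}

The question is now one of uniqueness in \eqref{eq:identity}, by the following observation.

\begin{lemma}\label{lem:unique}
Assume \eqref{eq:DK} and let $\chi$ be an asymptotic inverse of $\rho$. If there is only one limit point $\psi_*$, then $S_n/B_n$ converges to the law with characteristic function $e^{-\psi_*}$, where $B_n=1/\rho(1/n)$.
\end{lemma}

\begin{proof}
By Proposition~\ref{prop:limits}(b), $\psi_\tau(s)\to\psi_*(s)$ as $\tau\downarrow0$. Since $n\chi(1/B_n)=n\chi(\rho(1/n))\to1$, we get $n\psi(s/B_n)=n\chi(1/B_n)\,\psi_{1/B_n}(s)\to\psi_*(s)$, and (P2) applies.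
\end{proof}

\subsection{Proof of Theorem~\ref{thm:yes}}

Let $\alpha=2$, let $\chi$ be an asymptotic inverse of $\rho$ and let $\psi_*$ be a limit point, with $\sigma,\Pi,Q,g_s$ as in the proof of Proposition~\ref{prop:limits}. The idea is that the Gaussian part $\sigma^2s^2/2$ governs $\psi_*$ at high frequencies, so \eqref{eq:identity} for large $\mu$ determines $\sigma$; jumps can only decrease $\mathcal R_\mu$, so \eqref{eq:identity} for one finite $\mu$ excludes them.

\emph{High frequencies.} For $|s|\ge1$ we have $|g_s(y)|/s^2\le2$, and for $y\ne0$ we have $|g_s(y)|/s^2\le2|y|/\big(|s|\min(y^2,|y|)\big)\to0$ as $|s|\to\infty$. By dominated convergence,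
\begin{equation}\label{eq:high}
\psi_*(s)/s^2=\int g_s\,dQ/s^2\to\sigma^2/2\qquad(|s|\to\infty).
\end{equation}
Since $|\psi_*(s)|\ge cs^2$ by Proposition~\ref{prop:limits}(b), we get $\sigma>0$.

\emph{The value of $\sigma$.} Put $s=\sqrt\mu\,v$ in \eqref{eq:identity} with $\beta=\frac12$:
\[
1=\frac1{2\pi}\int_{-\infty}^\infty\operatorname{Re}\frac{dv}{1+\psi_*(\sqrt\mu\,v)/\mu} .
\]
As $\operatorname{Re}h\ge0$, we have $\operatorname{Re}\psi_*(s)\ge\sigma^2s^2/2$, so by \eqref{eq:compare} the integrand is at most $(1+\sigma^2v^2/2)^{-1}$, and by \eqref{eq:high} it converges to this function as $\mu\to\infty$. Hence $1=\frac1{2\pi}\int(1+\sigma^2v^2/2)^{-1}dv=1/(\sigma\sqrt2)$ and $\sigma^2=\frac12$.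

\emph{No jumps.} By \eqref{eq:compare},
\[
\operatorname{Re}\frac1{1+\psi_*(s)}\le\frac1{1+\operatorname{Re}\psi_*(s)}\le\frac1{1+s^2/4} .
\]
The left member has integral $2\pi$ by \eqref{eq:identity} with $\mu=1$, and so has the right member. All members are continuous, so equality holds for every $s$. This gives $\operatorname{Im}\psi_*=0$ and $\operatorname{Re}\psi_*=s^2/4$.

So $s^2/4$ is the only limit point, and by Lemma~\ref{lem:unique} $S_n/B_n$ converges to the normal law with mean $0$ and variance $\frac12$. \qed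

\begin{remark}
In Example~\ref{ex:lazy}, $B_n=n/W(1/n)\sim\sqrt n$ and $X$ has variance $\frac12$, in agreement with the classical central limit theorem. For $\alpha<2$ the argument has no starting point: \eqref{eq:high} and $|\psi_*(s)|\le C|s|^\alpha$ force $\sigma=0$, and \eqref{eq:segment} exhibits many solutions of \eqref{eq:identity}.
\end{remark}

\section{A log-periodic solution and non-stable partial limits}\label{sec:periodic}

One might still hope that every solution of \eqref{eq:identity} is stable, so that drifting skewness is the only obstruction. This is false. Call a law with characteristic function $e^{-\psi_*}$ \emph{semistable} if $\psi_*(b_0s)=a_0\psi_*(s)$ for all $s$ and some positive $a_0,b_0\ne1$.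

\begin{theorem}\label{thm:periodic}
For every $\alpha\in(1,2)$ there is a mean-zero law $F$, lattice and also non-lattice, for which \eqref{eq:DK} holds for all admissible $I$ with $L$ constant, while $P(|X|>x)$ is not regularly varying at infinity and some subsequence $S_{n_j}/b_j$ converges to a non-degenerate semistable law that is not stable. In particular $F$ is in no domain of attraction, even with centering.
\end{theorem}

The construction comes from reading $\mathcal R_\mu$ through the inverse function. Suppose that $w=\psi_*(t)$, $t>0$, traces a curve near the positive axis and has an analytic inverse $t=\omega(w)$. Then $\int_0^\infty dt/(\mu+\psi_*(t))=\int\omega'(w)\,dw/(\mu+w)$ along the curve, and Cauchy's theorem moves the curve to the positive axis. There $\mu+w$ is real, so $\mathcal R_\mu(\psi_*)$ depends only on $\operatorname{Re}\omega$ on $(0,\infty)$, and $\operatorname{Im}\omega$ is free. The choice $\omega(w)=w^{1/\alpha}(1+i\varepsilon)$ gives $\psi^z$ with $z^{-1/\alpha}=1+i\varepsilon$ and recovers Lemma~\ref{lem:model}.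 We take $\omega(w)=w^{1/\alpha}(1+i\varepsilon\sin\log w)$ and use the coordinates $w=e^u$, $t=e^v$. What must be proved is that the resulting $\psi_*$ comes from a positive jump measure.

\begin{proof}
\emph{Step 1: the function $\psi_*$.} Let $C_0=4\cosh5$, $0<\varepsilon\le1/(2C_0)$, $P=2\pi/\alpha$, and $\Theta(u)=u/\alpha+\log(1+i\varepsilon\sin u)$ on $|\operatorname{Im}u|\le5$. On this strip $|\sin u|,|\cos u|\le\cosh5$, so $|\varepsilon\sin u|\le\frac18$. For $|\operatorname{Im}v|\le2$ the disc $|u-\alpha v|\le1$ lies in the strip, and $T_v(u)=\alpha v-\alpha\log(1+i\varepsilon\sin u)$ satisfies $|T_v(u)-\alpha v|\le C_0\varepsilon\le\frac12$ and $|T_v'(u)|\le C_0\varepsilon\le\frac12$. So $T_v$ is a contraction of the disc, with a unique fixed point $u(v)=\alpha v+r(v)$, and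
\[
\Theta(u(v))=v,\qquad|r(v)|\le C_0\varepsilon .
\]
The iterates of $T_v$ started at $\alpha v$ converge uniformly in $v$, so $r$ is continuous on $|\operatorname{Im}v|\le2$ and analytic inside. Since $u(v)+2\pi$ is a fixed point of $T_{v+P}$, uniqueness gives $r(v+P)=r(v)$; since $T_0(0)=0$, it gives $r(0)=0$. Define $\psi_*(0)=0$ and
\[
\psi_*(t)=e^{u(\log t)}=t^\alpha e^{r(\log t)}\quad(t>0),\qquad\psi_*(-t)=\overline{\psi_*(t)} .
\]
As $|r|\le\frac12$, we have $c|t|^\alpha\le\operatorname{Re}\psi_*(t)\le|\psi_*(t)|\le C|t|^\alpha$, and $\psi_*(e^{-P}s)=e^{-2\pi}\psi_*(s)$.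

\emph{Step 2: the exact identity.} We claim that
\begin{equation}\label{eq:exact}
\mathcal R_\mu(\psi_*)=\mathcal R_\mu(|s|^\alpha)=\frac{\mu^{-\beta}}{\alpha\sin(\pi/\alpha)}\qquad(\mu>0).
\end{equation}
Let $\Xi(u)=(e^{\Theta})'(u)/(\mu+e^u)$, where $e^{\Theta(u)}=e^{u/\alpha}(1+i\varepsilon\sin u)$. With $t=e^v=e^{\Theta(u(v))}$ we have $dt=(e^\Theta)'(u(v))u'(v)\,dv$, so $\int_0^\infty dt/(\mu+\psi_*(t))=\int_{\mathcal C}\Xi(u)\,du$, where $\mathcal C$ is the curve $v\mapsto u(v)$, $v\in\mathbb R$, which lies in $|\operatorname{Im}u|\le\frac12$. On $|\operatorname{Im}u|\le1$ we have $|\mu+e^u|\ge\mu+e^{\operatorname{Re}u}\cos1$, so $\Xi$ is analytic there and is $O(e^{\operatorname{Re}u/\alpha})$ as $\operatorname{Re}u\to-\infty$ and $O(e^{-\beta\operatorname{Re}u})$ as $\operatorname{Re}u\to+\infty$. By Cauchy's theorem the integral along $\mathcal C$ for $|v|\le V$ differs from $\int_{-\alpha V}^{\alpha V}\Xi\,du$ by integrals over two segments of length at most $\frac12$, which tend to $0$ as $V\to\infty$. For real $u$, $\operatorname{Re}(e^\Theta)'(u)=e^{u/\alpha}/\alpha$.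 Hence $\pi\mathcal R_\mu(\psi_*)=\frac1\alpha\int_{\mathbb R}e^{u/\alpha}du/(\mu+e^u)=\int_0^\infty ds/(\mu+s^\alpha)$, where $s=e^{u/\alpha}$, and Lemma~\ref{lem:model} with $z=1$ gives the value.

\emph{Step 3: the jump measure.} Expand $e^{r(v)}=\sum_{k\in\mathbb Z}d_ke^{i\alpha kv}$. Since $|e^r-1|\le2C_0\varepsilon$ on the strip, $|d_0-1|\le2C_0\varepsilon$. For $k\ne0$, write $d_k=P^{-1}\int_0^P(e^{r(v)}-1)e^{-i\alpha kv}dv$ and shift the contour to $\operatorname{Im}v=-2\operatorname{sgn}k$, where the vertical sides cancel by periodicity; this gives $|d_k|\le2C_0\varepsilon e^{-2\alpha|k|}$. Thus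
\[
\psi_*(t)=\sum_kd_kt^{s_k}\quad(t>0),\qquad s_k=\alpha(1+ik),\qquad\overline{s_{-k}}=s_k .
\]
We look for real functions $\gamma_\pm(u)=\sum_k\gamma^\pm_ke^{-i\alpha ku}$ with
\begin{equation}\label{eq:rep}
\psi_*(t)=\int_0^\infty\big[h(ty)\gamma_+(\log y)+\overline{h(ty)}\gamma_-(\log y)\big]\frac{dy}{y^{1+\alpha}}\qquad(t>0).
\end{equation}
Since $\gamma_\pm(\log y)y^{-1-\alpha}=\sum_k\gamma^\pm_ky^{-1-s_k}$, Lemma~\ref{lem:gamma} shows that, if $\sum|\gamma_k^\pm|<\infty$, then \eqref{eq:rep} follows from
\begin{equation}\label{eq:coef}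
-\Gamma(-s_k)\big[\gamma_k^+e^{-i\pi s_k/2}+\gamma_k^-e^{i\pi s_k/2}\big]=d_k\qquad(k\in\mathbb Z).
\end{equation}
Reality requires $\overline{\gamma^\pm_{-k}}=\gamma^\pm_k$; conjugating \eqref{eq:coef} for $-k$ then yields a second linear equation for $\gamma_k^+,\gamma_k^-$, and solving the two leads to
\begin{align*}
\gamma^+_k&=\frac{i\Gamma(1+s_k)}{2\pi}\big[d_ke^{-i\pi s_k/2}-\overline{d_{-k}}\,e^{i\pi s_k/2}\big],\\
\gamma^-_k&=\frac{i\Gamma(1+s_k)}{2\pi}\big[\overline{d_{-k}}\,e^{-i\pi s_k/2}-d_ke^{i\pi s_k/2}\big].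
\end{align*}
We verify the three requirements. In \eqref{eq:coef} the terms with $\overline{d_{-k}}$ cancel, and $\Gamma(-s)\Gamma(1+s)=-\pi/\sin\pi s$ turns the left side into $\frac{i}{2\sin\pi s_k}d_k(e^{-i\pi s_k}-e^{i\pi s_k})=d_k$. Conjugating $\gamma^+_{-k}$ gives $-\frac{i\Gamma(1+s_k)}{2\pi}[\overline{d_{-k}}e^{i\pi s_k/2}-d_ke^{-i\pi s_k/2}]=\gamma_k^+$, and conjugating $\gamma^-_{-k}$ gives $-\frac{i\Gamma(1+s_k)}{2\pi}[d_ke^{i\pi s_k/2}-\overline{d_{-k}}e^{-i\pi s_k/2}]=\gamma_k^-$. Finally $|\Gamma(1+s_k)|\le\Gamma(1+\alpha)$ and $|e^{\pm i\pi s_k/2}|\le e^{\pi\alpha|k|/2}$, so $|\gamma_k^\pm|\le C\varepsilon e^{-(2-\pi/2)\alpha|k|}$ for $k\ne0$; the width $2$ of the strip was chosen to exceed $\pi/2$. Therefore $\sum_{k\ne0}|\gamma_k^\pm|\le C\varepsilon$, while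
\[
\gamma_0^\pm\to\frac{i\Gamma(1+\alpha)}{2\pi}\big(e^{-i\pi\alpha/2}-e^{i\pi\alpha/2}\big)=\frac{\Gamma(1+\alpha)\sin(\pi\alpha/2)}\pi\qquad(\varepsilon\to0).
\]
This limit is positive because $\alpha<2$. Fix $\varepsilon$ so small that $\gamma_\pm$, which are real, continuous and $P$-periodic, lie between positive constants.

\emph{Step 4: the law $F$.} Apply Lemma~\ref{lem:build} with $g_\pm(x)=\gamma_\pm(\log x)$. The substitution $y\mapsto ty$ and \eqref{eq:rep} give $\psi_0=\lambda\psi_*$. By \eqref{eq:exact}, $\mathcal R_\theta(\psi_0)=\lambda^{-1}\mathcal R_{\theta/\lambda}(\psi_*)$ is a positive constant times $\theta^{-\beta}$, and so is $W(\theta)$ asymptotically. By Proposition~\ref{prop:W}, \eqref{eq:DK} holds for all $I$ with $L$ constant.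

\emph{Step 5: $\operatorname{Re}e^{r(v)}$ is not constant for real $v$.} Otherwise it equals $\operatorname{Re}e^{r(0)}=1$, so $\operatorname{Re}\psi_*(s)=|s|^\alpha$. Then \eqref{eq:compare} gives $\operatorname{Re}(1+\psi_*)^{-1}\le(1+|s|^\alpha)^{-1}$, and by \eqref{eq:exact} both sides have the same integral. They are continuous, hence equal, so $\operatorname{Im}\psi_*=0$ and $e^{r}=1$ on $\mathbb R$. As $|r|\le\frac12$, this means $r=0$, and the fixed point equation becomes $\log(1+i\varepsilon\sin\alpha v)=0$ for all real $v$, which is false.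

\emph{Step 6: the partial limit.} Let $b_j=e^{Pj}$ and $n_j=\lfloor e^{2\pi j}/\lambda\rfloor$; note that $b_j^\alpha=e^{2\pi j}$. By Lemma~\ref{lem:build}(a) and the scaling relation of Step 1, $n_j\psi(s/b_j)=n_j\big[\lambda e^{-2\pi j}\psi_*(s)+o(e^{-2\pi j})\big]\to\psi_*(s)$. So $S_{n_j}/b_j$ converges to the law $G_*$ with characteristic function $e^{-\psi_*}$, which is non-degenerate and semistable. If $G_*$ were stable, then $t^\alpha\operatorname{Re}e^{r(\log t)}=Ct^{\alpha'}$ for $t>0$; periodicity forces $\alpha'=\alpha$, and then Step 5 is contradicted. If $(S_n-A_n)/B_n$ had a non-degenerate limit, by (P3) the limit would be stable and $G_*$ would be an affine image of it, hence stable.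

\emph{Step 7: the tail.} Let $\gamma=\gamma_++\gamma_-$ and $D(u)=e^{\alpha u}\int_u^\infty\gamma(w)e^{-\alpha w}dw$. The function $D$ is $P$-periodic, continuous and positive, with $D'=\alpha D-\gamma$, and Lemma~\ref{lem:build}(c) gives $x^\alpha P(|X|>x)\sim\lambda D(\log x)$, in the non-lattice case also. If the tail were regularly varying, then $x^\alpha P(|X|>x)$, being regularly varying and bounded between positive constants, would be slowly varying. Then $D(u+w)/D(u)\to1$ as $u\to\infty$ for each $w$, and $u=jP$ shows that $D(w)=D(0)$. So $\gamma=\alpha D$ would be constant, and the real part of \eqref{eq:rep} would give $\operatorname{Re}\psi_*(t)=\gamma\Lambda_1t^\alpha$, contradicting Step 5.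
\end{proof}

\section{Symmetric and one-sided tails}\label{sec:balance}

In Theorem~\ref{thm:no} the ratio $P(X>x)/P(|X|>x)$ does not converge. When it converges to one of three special values, the converse is restored.

\begin{corollary}\label{cor:balance}
Let $1<\alpha\le2$, let \eqref{eq:DK} hold for some admissible $I$, and suppose that $P(X>x)/P(|X|>x)\to p\in\{0,\frac12,1\}$ as $x\to\infty$. Then $F$ is in the domain of attraction of a stable law of index $\alpha$.
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:yes} we may take $\alpha<2$. Let $\chi$ be an asymptotic inverse of $\rho$ and let $\psi_*$ be a limit point, with $\sigma,\Pi,\tau_j$ as in Proposition~\ref{prop:limits}(b). By Proposition~\ref{prop:limits}(a), $P(|X|>y/\tau)/\chi(\tau)\le C\chi(\tau/y)/\chi(\tau)$ is bounded as $\tau\to0$ for each $y>0$. Hence $\Pi_\tau(y,\infty)-p\,\Pi_\tau(|v|>y)\to0$, and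
\begin{equation}\label{eq:Pibal}
\Pi(y,\infty)=p\,\big[\Pi(y,\infty)+\Pi(-\infty,-y)\big]
\end{equation}
for all but countably many $y>0$, and then for all $y>0$ by right continuity.

\emph{The cases $p=1$ and $p=0$.} Replacing $X,I$ by $-X,-I$ turns $p=0$ into $p=1$, so let $p=1$. By \eqref{eq:Pibal}, $\Pi(-\infty,0)=0$. With jumps of one sign, $\mathcal R_\mu(\psi_*)$ is the derivative of the inverse of the Laplace exponent, and this gives uniqueness in \eqref{eq:identity}. Let $Y$ be the L\'evy process with exponent $\psi_*$ and $Z=-Y$. Then $Z$ has no positive jumps; it has mean zero and is not identically zero, so it is not monotone. We have $Ee^{\xi Z_t}=e^{t\Psi(\xi)}$ for $\xi\ge0$, where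
\[
\Psi(\xi)=\tfrac12\sigma^2\xi^2+\int_{(0,\infty)}(e^{-\xi y}-1+\xi y)\,\Pi(dy).
\]
This function is analytic on $\operatorname{Re}\xi>0$ and continuous on $\operatorname{Re}\xi\ge0$, and $\Psi(-is)=-\psi_*(s)$ for real $s$. On $(0,\infty)$ the derivative $\Psi'(\xi)=\sigma^2\xi+\int y(1-e^{-\xi y})\Pi(dy)$ is positive and increasing, and $\Psi(0)=0$. So $\Psi$ has a differentiable inverse $\Phi$ on $(0,\infty)$ with $\Phi(0+)=0$.

Let $T_x$ be the first passage time of $Z$ above $x>0$. We recall from \cite[Ch.~VII]{Bertoin} that $Ee^{-\mu T_x}=e^{-x\Phi(\mu)}$, and Kendall's identity $t\,P(T_x\in dt)\,dx=x\,P(Z_t\in dx)\,dt$ on $(0,\infty)^2$. Let $U_\mu(dx)=\int_0^\infty e^{-\mu t}P(Z_t\in dx)\,dt$. Multiplying Kendall's identity by $e^{-\mu t}$ and integrating in $t$ gives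
\[
x\,U_\mu(dx)=E[T_xe^{-\mu T_x}]\,dx=-\frac{d}{d\mu}e^{-x\Phi(\mu)}\,dx=x\,\Phi'(\mu)e^{-x\Phi(\mu)}\,dx\qquad(x>0).
\]
On the other hand, $U_\mu$ has Fourier transform $1/(\mu+\psi_*(-s))$, which is integrable because $|\psi_*(s)|\ge c|s|^\alpha$. So $U_\mu$ has a continuous density on $\mathbb R$, and its value at $0$ is $\mathcal R_\mu(\psi_*)$. Letting $x\downarrow0$ and using \eqref{eq:identity} we obtain $\Phi'(\mu)=\mu^{-\beta}$, hence $\Phi(\mu)=\alpha\mu^{1/\alpha}$ and $\Psi(\xi)=(\xi/\alpha)^\alpha$, first for $\xi>0$ and then for $\operatorname{Re}\xi\ge0$. Thus $\psi_*(s)=-(-is/\alpha)^\alpha$, that is, $\psi_*=\psi^z$ with $z=\alpha^{-\alpha}e^{i\pi(1-\alpha/2)}$, an endpoint of the segment \eqref{eq:segment}. The limit point is unique and stable of index $\alpha$, and Lemma~\ref{lem:unique} finishes this case.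

\emph{The case $p=\frac12$.} We reduce to fact (iii). By \eqref{eq:Pibal}, $\Pi$ is symmetric, so $\operatorname{Im}\psi_*(s)=\int(sy-\sin sy)\,\Pi(dy)=0$. This holds for every limit point, so Proposition~\ref{prop:limits}(b) with $s=1$ gives $b(\tau)/\chi(\tau)\to0$. Since $a\ge q-|b|$ and $q\ge c\chi$, we get $b(t)/a(t)\to0$ as $t\to0$.

Let $F_s$ be the average of the laws of $X$ and $-X$. It is symmetric and non-degenerate with mean zero, and its characteristic function is $\operatorname{Re}\varphi=1-a$. Its support is the union of the support of $F$ with its reflection, so $F_s$ falls under the same case, lattice or non-lattice, as $F$. Its function \eqref{eq:W} is $W_s(\theta)=\int\Delta/(\theta+a)\,dt$, and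
\[
0\le\frac1{\theta+a}-\operatorname{Re}\frac1{\theta+\psi}=\frac1{\theta+a}\cdot\frac{b^2}{(\theta+a)^2+b^2}\le\frac1{\theta+a}\,\min\Big(1,\frac{b^2}{a^2}\Big).
\]
With $\varepsilon(\eta)=\sup_{0<|t|\le\eta}b^2/a^2$, and $a$ bounded below on $\eta\le|t|\le1$, this gives $0\le W_s-W\le\varepsilon(\eta)W_s+C_\eta$. Since $W_s\ge W\to\infty$ and $\varepsilon(\eta)\to0$, we have $W_s\sim W$. By Proposition~\ref{prop:W}, $F_s$ satisfies \eqref{eq:DK}. By (iii) there are $B_n$, with $B_n\to\infty$ by (P3), such that the normalized sums for $F_s$ converge to a stable law of index $\alpha$; this law is symmetric, so $(1-a(s/B_n))^n\to e^{-C|s|^\alpha}$. Taking logarithms, $na(s/B_n)\to C|s|^\alpha$. Since $b=o(a)$, also $n\psi(s/B_n)\to C|s|^\alpha$, and by (P2) $F$ is attracted to the same law.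
\end{proof}

\begin{remark}
For $\alpha<2$ and tails balanced with $p\notin\{0,\frac12,1\}$, we have not determined whether \eqref{eq:DK} implies \eqref{eq:clt}.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Bertoin} Bertoin, \emph{L\'evy Processes}.

\bibitem{BGT} Bingham, Goldie and Teugels, \emph{Regular Variation}.

\bibitem{CD} Choquet and Deny, 1960.

\bibitem{Feller} Feller, \emph{Introduction to Probability Theory}, vol.~II.

\bibitem{Kneser} Kneser, 1956.

\bibitem{Macbeath} Macbeath, 1953.

\bibitem{Raikov} Raikov, 1939.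

\end{thebibliography}
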